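# Extending a contractive substitution by one coefficient

## Spaces of powers, substitutions, and contractivity

Throughout, $r\ge 1$ is an integer and $\nu$ is a real number.

**Definition 1 (the space).** $\mathfrak D_r^\nu$ is the $r$-dimensional complex space of expressions
$$f(z)=a_1z^{\nu+1}+a_2z^{\nu+2}+\cdots+a_rz^{\nu+r},$$
computed modulo terms of order $z^{\nu+r+1}$ and higher. It carries the Hermitian form
$$\langle f,g\rangle=\sum_{n=1}^r(\nu+n)\,a_n\overline{b_n},\qquad g=\sum_{n=1}^r b_nz^{\nu+n}.$$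

So the weight of a power is its exponent. With $D=D_\nu=\mathrm{diag}(\nu+1,\dots,\nu+r)$ and coefficient columns $a$, we have $\langle f,f\rangle=a^*Da$. The form may be indefinite or degenerate. For example, $\mathfrak D_2^{-3/2}$ has exponents $-\frac12,\frac12$ and form $-\frac12|a_1|^2+\frac12|a_2|^2$. The nonzero vector $z^{-1/2}+z^{1/2}$ has $\langle f,f\rangle=0$. Vectors of this kind drive the whole talk.

**Definition 2 (substitution).** Let $B_1>0$, $B_2,\dots,B_r\in\mathbb C$, and $B(z)=B_1z+\cdots+B_rz^r$. Powers are expanded formally,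
$$B(z)^{s}=B_1^{s}z^{s}\Bigl(1+\tfrac{B_2}{B_1}z+\cdots+\tfrac{B_r}{B_1}z^{r-1}\Bigr)^{s},$$
with the binomial series and the positive value of $B_1^s$. Substitution by $B$ is the linear map $T:f(z)\mapsto f(B(z))$ on $\mathfrak D_r^\nu$, truncated after $z^{\nu+r}$.

For $r=2$, the matrix of $T$ in the basis $z^{\nu+1},z^{\nu+2}$ is
$$T=\begin{pmatrix}B_1^{\nu+1}&0\\(\nu+1)B_1^{\nu}B_2&B_1^{\nu+2}\end{pmatrix}.$$
In general $T$ is lower triangular. We shall constantly use the following. Expanding the binomial series, the coefficient of $z^{s+j}$ in $B^s$ is $B_1^s$ times the sum over $l$ of $\binom sl[z^j]\bigl(\sum_{i\ge1}\frac{B_{i+1}}{B_1}z^i\bigr)^l$. The term $l=1$ contributes $sB_1^{s-1}B_{j+1}$, and the terms $l\ge2$ involve only $B_2/B_1,\dots,B_j/B_1$. Hence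
$$[z^{s+j}]\,B^s=sB_1^{s-1}B_{j+1}+(\text{a continuous function of }B_1,\dots,B_j)\qquad(j\ge1). \tag{1}$$

**Definition 3 (contractivity).** Substitution by $B$ is contractive in $\mathfrak D_r^\nu$ if $\langle Tf,Tf\rangle\le\langle f,f\rangle$ for all $f$, that is, if $D-T^*DT\ge0$. The numbers $B_1,\dots,B_r$ with $B_1>0$ have the contractive substitution property if this holds for all real $\nu$. Let $\mathcal C_r\subset(0,\infty)\times\mathbb C^{r-1}$ be the set of all such tuples.

For $r=1$ the condition is $(\nu+1)(1-B_1^{2\nu+2})\ge0$ for all $\nu$. If $B_1\le1$ both factors have the same sign or vanish; if $B_1>1$ the product is negative for $\nu=0$. So $\mathcal C_1=(0,1]$.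

**Definition 4 (normalized Riemann mapping of the disk into itself).** This is a univalent map $B$ of the unit disk into itself with $B(0)=0$ and $B'(0)>0$.

The map $\beta z$ with $0<\beta\le1$ is one. A more interesting example uses $k(z)=z/(1+z)^2$. If $k(z)=k(w)$ in the disk then $(z-w)(1-zw)=0$, so $z=w$, and $k$ is univalent. Since $1/k=z+1/z+2$, and $z+1/z$ maps the punctured disk onto $\mathbb C\setminus[-2,2]$, the image of $k$ is $\mathbb C\setminus[\frac14,\infty)$. For $0<\beta<1$ the image of $\beta k$ is $\mathbb C\setminus[\frac\beta4,\infty)$, a subset of it. So $B^K=k^{-1}\circ\beta k$ is a normalized Riemann mapping with $B^K_1=\beta$. From $k=z-2z^2+\cdots$ we read off $B_2^K-2\beta^2=-2\beta$, so $B_2^K=-2\beta(1-\beta)$.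

We take the following facts as known.

- (i) It is sufficient to check the contractive substitution property for $\nu>-(r+1)/2$.
- (ii) If $(B_1,\dots,B_r)\in\mathcal C_r$, then $(B_1,\dots,B_s)\in\mathcal C_s$ for $1\le s\le r$.
- (iii) If $B_1,\dots,B_r$ are the first $r$ coefficients of a normalized Riemann mapping of the disk into itself, then $(B_1,\dots,B_r)\in\mathcal C_r$.
- (iv) $\mathcal C_1=(0,1]$. For $B_1\le1$, we have $(B_1,B_2)\in\mathcal C_2$ if and only if, for every real $\nu$,
$$|B_2|^2\le B_1^{-2\nu}\frac{1-B_1^{2\nu+2}}{\nu+1}\,\frac{1-B_1^{2\nu+4}}{\nu+2},$$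
and this reduces to $|B_2|\le2B_1(1-B_1)$.

By (ii) and (iv), $B_1\le1$ on every $\mathcal C_r$.

**Definition 5 (extendable).** A tuple in $\mathcal C_r$ is extendable if $(B_1,\dots,B_r,B_{r+1})\in\mathcal C_{r+1}$ for some $B_{r+1}\in\mathbb C$.

For example, if $0<\beta\le1$ then $(\beta,0,\dots,0)$ is extendable by $0$, by (iii) applied to $\beta z$. More generally, an initial segment of coefficients of a normalized Riemann mapping is extendable, because (iii) also applies to the next coefficient.

## One-coefficient extensions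

We can now ask: if $B_1,\dots,B_r$ have the contractive substitution property, is there always a complex number $B_{r+1}$ such that $B_1,\dots,B_{r+1}$ have it? In our words, is every tuple in $\mathcal C_r$ extendable?

**Theorem.**

1. For $r=1,2$ every tuple in $\mathcal C_r$ is extendable.
2. For every $r\ge3$ and every $\beta\in(0,1)$ there is a real tuple in $\mathcal C_r$ with $B_1=\beta$ that is not extendable. (If $B_1=1$, the tuple is $(1,0,\dots,0)$, which is extendable.)
3. For every $r\ge3$ the set of non-extendable tuples in $\mathcal C_r$ has nonempty interior in $(0,\infty)\times\mathbb C^{r-1}$. In particular, for $r\ge3$ the property does not characterize initial segments of coefficients of normalized Riemann mappings.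

So the answer is no: extensions always exist exactly when $r\in\{1,2\}$. The proof uses only facts (i)–(iv) and textbook linear algebra and differential equations.

## Short tuples by hand

**The case $B_1=1$.** The purpose is to show that this case is rigid. Take $\nu=0$, so $D=\mathrm{diag}(1,\dots,r)>0$. Contractivity says that $U=D^{1/2}TD^{-1/2}$ satisfies $U^*U\le I$. It is lower triangular with unit diagonal, so $\det U=1$. Its singular values are at most $1$ and their product is $1$, so all equal $1$ and $U$ is unitary. Then $U^{-1}=U^*$ is both lower and upper triangular, so $U$ is diagonal, hence $U=I$ and $T=I$. The first column of $T$ lists the coefficients of $B$, so the tuple is $(1,0,\dots,0)$. It is extended by $B_{r+1}=0$, for which substitution is the identity for every $\nu$.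

**The case $r=1$.** By (iv), $B_1\le1$, and $B_2=0$ satisfies $|B_2|\le2B_1(1-B_1)$.

**Fact (iv) for $r=2$ by direct computation.** The purpose is to see which $\nu$ is decisive. Let $B_1=e^{-\tau}<1$. With the matrix $T$ above, the lower right entry of $D-T^*DT$ is $(\nu+2)(1-B_1^{2\nu+4})$, positive for $\nu\ne-2$, and
$$\det(D-T^*DT)=(\nu+1)(\nu+2)(1-B_1^{2\nu+2})(1-B_1^{2\nu+4})-(\nu+1)^2(\nu+2)^2B_1^{2\nu}|B_2|^2 .$$
For $\nu\ne-1,-2$ the matrix is nonnegative if and only if this is $\ge0$, which is the inequality in (iv); the two excluded values follow by continuity in $\nu$. Put $x=\nu+\frac32$. Since $1-e^{-2\tau s}=2e^{-\tau s}\sinh(\tau s)$, the right side of the inequality in (iv) equals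
$$4e^{-3\tau}\,\frac{\sinh(\tau(x-\frac12))\sinh(\tau(x+\frac12))}{(x-\frac12)(x+\frac12)}=2e^{-3\tau}\,\frac{\cosh(2\tau x)-\cosh\tau}{x^2-\frac14}.$$
As a function of $y=x^2\ge0$, $\cosh(2\tau\sqrt y)$ has a power series with positive coefficients, so it is convex and its divided difference with respect to the point $\frac14$ is nondecreasing in $y$. The minimum is at $y=0$, with value $8e^{-3\tau}(\cosh\tau-1)=4e^{-2\tau}(1-e^{-\tau})^2$. This is the bound $|B_2|\le2B_1(1-B_1)$. The decisive value is $\nu=-\frac32$, where the exponents $-\frac12,\frac12$ are symmetric, and $B^K$ attains the bound.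

**The case $r=2$, $B_1<1$.** The purpose is to realize every pair in $\mathcal C_2$ by a Riemann mapping. Put $\tau=\log(1/B_1)$ and $c=-B_2/(B_1(1-B_1))$, so $|c|\le2$. Let $\rho=|c|/2\le1$, choose $|\omega|=1$ with $2\rho\omega=c$, and let
$$p(z)=1-\rho+\rho\,\frac{1+\omega z}{1-\omega z}=1+cz+\cdots .$$
Then $\operatorname{Re}p\ge0$ in the disk. Solve $\dot w=-wp(w)$, $w(0)=z$. Since
$$\tfrac{d}{dt}|w|^2=-2|w|^2\operatorname{Re}p(w)\le0,$$
the solution stays in the closed disk of radius $|z|<1$, so it exists for all $t\ge0$. It depends holomorphically on $z$, and by uniqueness of solutions (run backward from time $\tau$) the map $z\mapsto w(\tau)$ is injective. It fixes $0$, again by uniqueness. Write $w=y_1z+y_2z^2+\cdots$. Since $wp(w)=w+cw^2+\cdots$, we get $\dot y_1=-y_1$ and $\dot y_2=-y_2-cy_1^2$, with $y_1(0)=1$ and $y_2(0)=0$. Hence $y_1(\tau)=e^{-\tau}=B_1$ and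
$$y_2(\tau)=-ce^{-\tau}\int_0^\tau e^{s}e^{-2s}\,ds=-ce^{-\tau}(1-e^{-\tau})=B_2 .$$
So $z\mapsto w(\tau)$ is a normalized Riemann mapping whose coefficients begin with $B_1,B_2$, and by (iii) its first three coefficients lie in $\mathcal C_3$. This proves part 1.

## Substitutions generated by a flow

From here on $r\ge3$ unless said otherwise, $\beta\in(0,1)$, and $\tau=\log(1/\beta)>0$. The case $r=2$ suggests producing tuples by a flow. We do this for formal polynomials $p$ without asking $\operatorname{Re}p\ge0$.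

For $p=(p_0,\dots,p_{r-1})$ with $p_0\in\mathbb R$ and $p_j\in\mathbb C$ for $j\ge1$, put $p(z)=\sum p_jz^j$. Let $P$ be the $r\times r$ lower triangular Toeplitz matrix $P_{jk}=p_{j-k}$, and let $A=\frac12(P+P^*)$. Let $B_t$ solve
$$\partial_tB=-zB'(z)p(z)\pmod{z^{r+1}},\quad B_0=z,\qquad\text{i.e.}\quad \partial_tB_j=-\sum_{i=1}^j iB_i\,p_{j-i}. \tag{2}$$
This is a linear system, and $B_{t,1}=e^{-p_0t}>0$. Put $B^{(p)}=B_\tau$; its coefficients are smooth functions of $p$.

**Step 1: every tuple comes from a unique $p$.** The purpose is to use $p$ as a coordinate on tuples. In (2) for $j\ge2$, the number $p_{j-1}$ appears only in the term $i=1$, as $-B_1p_{j-1}$. The terms $2\le i<j$ involve $p_0,\dots,p_{j-2}$ and $B_i$, and $B_i$ depends on $p_0,\dots,p_{i-1}$ only. Solving the linear equation for $B_j$ gives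
$$B^{(p)}_1=e^{-p_0\tau},\qquad B^{(p)}_j=-\alpha_j(p_0)\,p_{j-1}+Q_j(p_0,\dots,p_{j-2}),\qquad \alpha_j(p_0)=\int_0^\tau e^{-jp_0(\tau-t)-p_0t}\,dt>0, \tag{3}$$
with $\alpha_j,Q_j$ continuous. The system can be solved successively for $p_0,p_1,\dots$ with continuous solutions. So $p\mapsto B^{(p)}$ is a homeomorphism of $\mathbb R\times\mathbb C^{r-1}$ onto $(0,\infty)\times\mathbb C^{r-1}$.

**Step 2: the defect of contractivity is an integral.** The purpose is to express $D-T^*DT$ through $A$. Let $\mu=\nu+k$ with $k\ge1$. Then $\partial_tB^\mu=\mu B^{\mu-1}\partial_tB=-z(B^\mu)'p$ modulo $z^{\nu+r+1}$: the error in (2) is of order $z^{r+1}$, and $B^{\mu-1}$ starts at $z^{\mu-1}$, which gives an error of order $z^{\nu+k+r}$. On coefficient columns in $\mathfrak D_r^\nu$, $z\,d/dz$ acts as $D$ and multiplication by $p$ acts as $P$. So the column $a$ of $B_t^{\nu+k}$ satisfies $\dot a=-PDa$, and the matrix of substitution by $B_t$ is $T_t=e^{-tPD}$. Put $V_t=e^{-tDP}$. Then $DT_t=V_tD$, and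
$$\frac{d}{dt}T_t^*DT_t=-T_t^*(DP^*D+DPD)T_t=-2\,(DT_t)^*A(DT_t)=-2\,DV_t^*AV_tD .$$
Integrating from $0$ to $\tau$,
$$D-T_\tau^*DT_\tau=D\,M_\nu\,D,\qquad M_\nu=M_\nu(p)=2\int_0^\tau V_t^*AV_t\,dt. \tag{4}$$
So $M_\nu(p)\ge0$ implies that $B^{(p)}$ is contractive in $\mathfrak D_r^\nu$.

**Step 3: large $\nu$ takes care of itself.** The purpose is to reduce to a compact set of $\nu$. Let
$$\mathcal P=\{p:\ |p_0-1|\le\tfrac12,\ |p_j|\le3\ (j\ge1)\},$$
a compact set. For $p\in\mathcal P$ the coefficients of $B^{(p)}$ are bounded and $e^{-3\tau/2}\le B_1\le e^{-\tau/2}$. The entry $T_{jk}$ is $B_1^{\nu+k}$ times a polynomial in $\nu$ of degree at most $r-1$ with uniformly bounded coefficients. So $\|T\|\le\mathrm{const}\,(1+\nu)^re^{-\tau\nu/2}$ for $\nu\ge0$, uniformly on $\mathcal P$. Hence there is $R>0$ with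
$$D-T^*DT\ge\bigl[(\nu+1)-(\nu+r)\|T\|^2\bigr]I\ge0\qquad(\nu\ge R,\ p\in\mathcal P). \tag{5}$$
Let $J=[-(r+1)/2,R]$. By (i), (4) and (5),
$$p\in\mathcal P\ \text{ and }\ M_\nu(p)\ge0\text{ for all }\nu\in J\quad\Longrightarrow\quad B^{(p)}\in\mathcal C_r. \tag{6}$$

## Nonnegative $A$ and where it stops describing $\mathcal C_r$

A sensible attempt to prove "yes" runs as follows. If $A\ge0$, then $M_\nu\ge0$ for every $\nu$ by (4), so $B^{(p)}\in\mathcal C_r$. Moreover, a nonnegative Toeplitz matrix can be enlarged by one row and column to a nonnegative Toeplitz matrix (the Carathéodory–Toeplitz theorem). This supplies a $p_r$, and (4) at length $r+1$ shows that $B^{(p)}$ is extendable. It would remain to prove the converse: if $B^{(p)}\in\mathcal C_r$ with $p_0=1$, then $A\ge0$.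

For $r=2$ this converse is true. Formula (3) gives $B_2=-p_1\beta(1-\beta)$, so $|B_2|\le2\beta(1-\beta)$ says $|p_1|\le2$, which is exactly the nonnegativity of
$$A=\begin{pmatrix}1&\bar p_1/2\\p_1/2&1\end{pmatrix}.$$

For $r\ge3$ the converse is what breaks. Let $p^K=1+2z+\cdots+2z^{r-1}$, the truncation of $\frac{1+z}{1-z}$. Its matrix is $A=ee^T$ with $e=(1,\dots,1)^T$, which vanishes on all of $\ker e^T$. Replace $p^K$ by $p^K-\varepsilon z^{r-1}$ with $\varepsilon>0$. Then $A$ becomes $ee^T-\varepsilon X$, where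
$$X=\tfrac12(E_{1r}+E_{r1}),\qquad b^*Xb=\operatorname{Re}(\bar b_1b_r).$$
To keep $A\ge0$ we would need $b^*Xb\le0$ on $\ker e^T$. For $r=2$ this holds, since $\ker e^T$ is spanned by $(1,-1)$. For $r\ge3$ it fails: the vector with first entry $1$, second entry $-2$, last entry $1$ and zeros elsewhere (for $r=3$: $(1,-2,1)$) is in $\ker e^T$, and $b^*Xb=1$. So $A$ leaves the nonnegative cone.

The condition in (6), however, concerns $M_\nu$ and not $A$. By (4), $b^*M_\nu b$ averages the form $A$ along the whole trajectory $V_tb$, $0\le t\le\tau$. At the point $p^K$ it vanishes only if $e^TV_tb=0$ for all $t\in[0,\tau]$. We shall see that such $b\ne0$ exist in $J$ only for finitely many $\nu$, that they form an explicit space, and that on this space the form $X$ is $\le0$ along the trajectory. So the perturbation $-\varepsilon z^{r-1}$ is harmless to first order where it matters.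

It is not enough by itself. On some of these null vectors the form $X$ vanishes identically, so the first-order term has no strict sign, and the estimates leave an error of order $\varepsilon^2$ of unknown sign. An inward correction $C\varepsilon^2$ absorbs it, and it is too small to change anything to first order in $\varepsilon$. At length $r+1$ we then find two null vectors of the Koebe substitution for which a first-order change contradicts the Cauchy–Schwarz inequality.

## Null vectors of the Koebe flow

In this section and the next, $P$ and $V_t=V_{t,\nu}$ without further decoration refer to $p^K$.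

**Step 4: diagonalize $DP$.** The purpose is to compute $e^TV_tb$ explicitly. For $1\le n\le r$ and $\mu=\nu+n$, let $u^{(n)}(\nu)\in\mathbb R^r$ be the column of coefficients at $z^{\nu+1},\dots,z^{\nu+r}$ of
$$z^\mu(1-z)(1+z)^{-2\mu-1}.$$
Multiplying by $\frac{1+z}{1-z}$ gives $z^\mu(1+z)^{-2\mu}=k^\mu$. Since $zk'/k=\frac{1-z}{1+z}$, we have $z(k^\mu)'=\mu z^\mu(1-z)(1+z)^{-2\mu-1}$. So $DPu^{(n)}=(\nu+n)u^{(n)}$. Moreover, $e^Tu^{(n)}$ is the sum of the coefficients of $z^0,\dots,z^{r-n}$ in $(1-z)F$ with $F=(1+z)^{-2\mu-1}$, and this sum telescopes to $[z^{r-n}]F$. Hence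
$$V_tu^{(n)}=e^{-(\nu+n)t}u^{(n)},\qquad e^Tu^{(n)}=\binom{-2(\nu+n)-1}{r-n}=:w_n(\nu). \tag{7}$$

For instance, with $r=3$ and $\nu=-2$, $u^{(1)}$ comes from $(1-z)(1+z)=1-z^2$, so $u^{(1)}=(1,0,-1)^T$. Then $Pu^{(1)}=(1,2,1)^T$, and applying $D=\mathrm{diag}(-1,0,1)$ gives $(-1,0,1)^T=-u^{(1)}$, as claimed.

**Step 5: a lower bound for the Koebe form.** The purpose is to measure how far $b$ is from being null. The matrix $\Theta(\nu)=[u^{(1)},\dots,u^{(r)}]$ is lower triangular with unit diagonal and polynomial in $\nu$, so $\Theta^{\pm1}$ are bounded on $J$. For $b=\Theta(\nu)\gamma$ put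
$$Y(\nu,b)^2=\int_0^\tau|e^TV_tb|^2dt=\int_0^\tau\Bigl|\sum_n\gamma_nw_n(\nu)e^{-(\nu+n)t}\Bigr|^2dt\ \ge\ \lambda\sum_nw_n(\nu)^2|\gamma_n|^2\quad(\nu\in J). \tag{8}$$
Here $\lambda>0$ is a lower bound, over the compact set $J$, for the eigenvalues of the Gram matrix in $L^2(0,\tau)$ of the functions $e^{-(\nu+n)t}$, $1\le n\le r$. These functions are linearly independent, so the Gram matrix is positive definite, and it depends continuously on $\nu$; thus $\lambda$ exists.

**Step 6: the exceptional $\nu$.** The purpose is to locate the null vectors. Since $\binom x{l}$ has the simple zeros $x=0,\dots,l-1$, the polynomial $w_n$ has only simple zeros, and $w_n(\nu)=0$ if and only if $-2(\nu+n)\in\{1,\dots,r-n\}$. Let $Z\subset J$ be the finite set where some $w_n$ vanishes. For $\nu_*\in Z$ put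
$$S=\{n:w_n(\nu_*)=0\},\qquad N=\mathrm{span}\{u^{(n)}(\nu_*):n\in S\}.$$
By (8), $Y(\nu_*,b)=0$ exactly when $b\in N$.

For $r=3$ we have $w_1=\binom{-2\nu-3}{2}$, $w_2=-2\nu-5$, $w_3=1$ and $J=[-2,R]$. So $Z=\{-\frac32,-2\}$ and $S=\{1\}$ in both cases. The null vector is $(1,-1,0)^T$ at $\nu=-\frac32$, where $X$ vanishes, and $(1,0,-1)^T$ at $\nu=-2$, where $b^*Xb=-1$. The next lemma says that this is the general pattern.

**Lemma 1.** If $\nu_*\in Z$, $b\in N$ and $V_t=V_{t,\nu_*}$, then $(V_tb)^*X(V_tb)\le0$ for all $t$.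

**Proof.** For $n\in S$ put $m=-2\nu_*-2n\in\{1,\dots,r-n\}$. With $\mu=\nu_*+n$ we have $-2\mu-1=m-1$, so $u^{(n)}(\nu_*)$ consists of the coefficients of the polynomial $(1-z)(1+z)^{m-1}$ of degree $m$, placed at positions $n,\dots,n+m\le r$. The first of these is $1$ and the last is $-1$. Write $b=\sum_{n\in S}\gamma_nu^{(n)}(\nu_*)$, so that $V_tb=\sum_{n\in S}\gamma_ne^{-(\nu_*+n)t}u^{(n)}(\nu_*)$ by (7). Among the $n\in S$, only $n=1$ contributes to component $1$. Only the index with $n+m=r$ contributes to component $r$; since $n+m=-2\nu_*-n$, this index is $n'=-2\nu_*-r$.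

If $1\in S$ and $n'\in S$, then $-2\nu_*-2\le r-1$ and $-2\nu_*-r\ge1$, so $-2\nu_*=r+1$ and $n'=1$. The first and last components of $V_tb$ are then $\gamma_1e^{-(\nu_*+1)t}$ and $-\gamma_1e^{-(\nu_*+1)t}$, and the form equals $-|\gamma_1|^2e^{-2(\nu_*+1)t}\le0$. Otherwise $1\notin S$ or $n'\notin S$, the first or the last component of $V_tb$ vanishes, and the form is $0$. $\square$

**Lemma 2.** For each $\nu_*\in Z$ there are $\delta\in(0,1]$ and $L$ such that, for $\nu\in J$ with $\sigma=\nu-\nu_*$, $|\sigma|\le\delta$, and $|b|=1$, there is $b_0\in N$ with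
$$|b_0|\le L,\qquad |\sigma|+|b-b_0|\le L\,Y(\nu,b).$$

In words: if the Koebe form is small at $(\nu,b)$, then $(\nu,b)$ is close to a null pair $(\nu_*,b_0)$, at a linear rate.

**Proof.** Since the zeros are simple, for small $\delta$ there is $\theta>0$ with $|w_n(\nu)|\ge\theta|\sigma|$ for $n\in S$ and $|w_n(\nu)|\ge\theta$ for $n\notin S$. Let $b=\Theta(\nu)\gamma$. As $\Theta^{\pm1}$ are bounded on $J$ and $|b|=1$, $|\gamma|$ is bounded above and below by positive constants. By (8),
$$Y^2\ge\lambda\theta^2\Bigl(\sigma^2\sum_{n\in S}|\gamma_n|^2+\sum_{n\notin S}|\gamma_n|^2\Bigr)\ge\tfrac12\lambda\theta^2\Bigl(\sigma^2|\gamma|^2+\sum_{n\notin S}|\gamma_n|^2\Bigr),$$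
where $\sigma^2\le1$ was used to move half of the last sum into the first. So $|\sigma|$ and $\bigl(\sum_{n\notin S}|\gamma_n|^2\bigr)^{1/2}$ are both at most a constant times $Y$. Take $b_0=\sum_{n\in S}\gamma_nu^{(n)}(\nu_*)\in N$. It is bounded. Let $\gamma_S$ be $\gamma$ with the entries outside $S$ replaced by $0$. Then
$$b-b_0=\bigl(\Theta(\nu)-\Theta(\nu_*)\bigr)\gamma+\Theta(\nu_*)(\gamma-\gamma_S),$$
and since $\Theta$ is polynomial in $\nu$,
$$|b-b_0|\le\mathrm{const}\Bigl(|\sigma|+\Bigl(\sum_{n\notin S}|\gamma_n|^2\Bigr)^{1/2}\Bigr)\le\mathrm{const}\;Y.\qquad\square$$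

## A perturbation of the Koebe point inside $\mathcal C_r$

For $C\ge1$ and $0<\varepsilon\le1/C$ (so $C\varepsilon^2\le\varepsilon\le1$) let
$$p_\varepsilon=\frac{p^K+C\varepsilon^2-\varepsilon z^{r-1}}{1+C\varepsilon^2},\qquad B^\varepsilon=B^{(p_\varepsilon)}.$$
The denominator makes $p_{\varepsilon,0}=1$, so $B_1^\varepsilon=e^{-\tau}=\beta$. All coefficients are real. Also $|p_{\varepsilon,j}|\le2$ for $j\ge1$, so $p_\varepsilon$ is an interior point of $\mathcal P$. For the corresponding matrices $P_\varepsilon,A_\varepsilon,V_t^\varepsilon$,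
$$A_\varepsilon=\frac{ee^T+C\varepsilon^2I-\varepsilon X}{1+C\varepsilon^2},\qquad \|P_\varepsilon-P\|=\frac{\|C\varepsilon^2(I-P)-\varepsilon E_{r1}\|}{1+C\varepsilon^2}\le(\|I-P\|+1)\,\varepsilon. \tag{9}$$

**Proposition.** There are $C\ge1$ and $\varepsilon_0>0$ such that for $0<\varepsilon\le\varepsilon_0$ the matrix $M_\nu(p_\varepsilon)$ is positive definite for all $\nu\in J$. Hence $B^\varepsilon\in\mathcal C_r$.

**Proof.** The constants $c_i$ below depend only on $r,\tau,R$, and not on $C$ or $\varepsilon$.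

**Step 7: uniform estimates.** The purpose is to compare the perturbed form with $Y^2$. For $\nu\in J$ and $t\in[0,\tau]$ the matrices $tDP_\varepsilon$ lie in a fixed bounded set, by (9). The matrix exponential is Lipschitz on bounded sets. So $V_t^\varepsilon$ and its inverse are bounded, $\|V_t^\varepsilon-V_t\|\le c_2\varepsilon$, and $V_{t,\nu}$ is Lipschitz in $\nu$ uniformly in $t$. For $|b|=1$, (4) and (9) give
$$(1+C\varepsilon^2)\,b^*M_\nu b=2\int_0^\tau|e^TV^\varepsilon_tb|^2dt+2C\varepsilon^2\int_0^\tau|V^\varepsilon_tb|^2dt-2\varepsilon\int_0^\tau(V^\varepsilon_tb)^*X(V^\varepsilon_tb)\,dt. \tag{10}$$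
By $\|x+y\|^2\ge\frac12\|x\|^2-\|y\|^2$ in $L^2(0,\tau)$, with $x=e^TV_tb$ and $y=e^T(V_t^\varepsilon-V_t)b$, the first term is at least $Y^2-2c_4\varepsilon^2$, where $c_4=\tau rc_2^2$. The inverses of $V^\varepsilon_t$ are bounded, so the second term is at least $2c_5C\varepsilon^2$ with $c_5>0$.

**Step 8: near $\nu_*\in Z$.** The purpose is to bound the $X$-term by means of the lemmas. Let $|\nu-\nu_*|\le\delta$ and let $b_0$ be as in Lemma 2. Put $x=V^\varepsilon_{t,\nu}b$ and $y=V_{t,\nu_*}b_0$. Splitting
$$x-y=(V^\varepsilon_{t,\nu}-V_{t,\nu})b+(V_{t,\nu}-V_{t,\nu_*})b+V_{t,\nu_*}(b-b_0),$$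
we get $|x-y|\le\mathrm{const}(\varepsilon+|\sigma|+|b-b_0|)\le\mathrm{const}(\varepsilon+Y)$ by Lemma 2. Both vectors are bounded, $\|X\|=\frac12$, and $x^*Xx-y^*Xy=x^*X(x-y)+(x-y)^*Xy$. Since $y^*Xy\le0$ by Lemma 1,
$$(V^\varepsilon_tb)^*X(V^\varepsilon_tb)\le c_3(\varepsilon+Y).$$
With $c_6=\tau c_3$, (10) yields
$$(1+C\varepsilon^2)\,b^*M_\nu b\ge Y^2-2c_6\varepsilon Y+(2c_5C-2c_4-2c_6)\varepsilon^2\ge(2c_5C-2c_4-2c_6-c_6^2)\,\varepsilon^2 .$$
Without the correction (formally, $C=0$) the last bracket would be negative and the estimate would say nothing. Choose $C$ so large that the bracket is at least $1$ for each of the finitely many $\nu_*\in Z$. Then $M_\nu>0$ for these $\nu$ and all $0<\varepsilon\le1/C$.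

**Step 9: away from $Z$.** The purpose is to treat the rest of $J$. On the remaining compact part of $J$ all $w_n\ne0$, so $Y^2\ge c_7>0$ for $|b|=1$ by (8). The second term of (10) is nonnegative and the third is at least $-\mathrm{const}\,\varepsilon$, so, as $\varepsilon\le1$, $(1+C\varepsilon^2)b^*M_\nu b\ge c_7-c_8\varepsilon>0$ for small $\varepsilon$.

Now $B^\varepsilon\in\mathcal C_r$ by (6). $\square$

Fix this $C$ from now on. These tuples confirm that $\mathcal C_r$ is not described by $A\ge0$: for the vector $b$ with entries $1,-2$ in the first two places, $1$ in the last, and $0$ elsewhere, $(1+C\varepsilon^2)\,b^*A_\varepsilon b=6C\varepsilon^2-\varepsilon<0$ for small $\varepsilon$.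

## The pair $k^{-r/2}$, $k^{-(r-2)/2}$ and the failure of extension

**Step 10: null vectors of the Koebe substitution.** The purpose is an exact composition rule at $\varepsilon=0$. Let $B^K=\sum_{j\ge1}B^K_jz^j$ be the formal series with $k(B^K)=e^{-\tau}k$, so $B_1^K=e^{-\tau}$. We claim that it is the time-$\tau$ value of the flow $\partial_tB=-zB'p$, $B_0=z$, with the full series $p=\frac{1+z}{1-z}$. If $B_t$ is that flow, then $u=k\circ B_t$ satisfies $\partial_tu=k'(B_t)\,\partial_tB_t=-zu'p$ and $u=k$ at $t=0$. The series $e^{-t}k$ satisfies the same, because $zk'p=k$. The equation is a triangular linear system for the coefficients of $u$, so the two agree, which proves the claim. The equations for $B_1,\dots,B_r$ involve only $p_0,\dots,p_{r-1}$, so $B_j^K=B_j^{(p^K)}$ for $j\le r$. In particular, $B_j^\varepsilon\to B_j^K$ as $\varepsilon\to0$ for $j\le r$.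

For integers $m\ge0$ we have $k^{-m/2}=z^{-m/2}(1+z)^m$. So $k^{-m/2}\circ B=B^{-m/2}(1+B)^m=(k(B))^{-m/2}$, and
$$k^{-m/2}\circ B^K=e^{m\tau/2}\,k^{-m/2}. \tag{11}$$

**Step 11: first order in $\varepsilon$.** The purpose is to see that only $B_r$ moves to first order. We have $p_\varepsilon=p^K-\varepsilon z^{r-1}+O(\varepsilon^2)$, and the coefficients of $B^\varepsilon$ are smooth in $\varepsilon$. Differentiating (2) at $\varepsilon=0$, with $\delta p=-z^{r-1}$, gives
$$\partial_t\,\delta B_j=-\sum_{i=1}^ji\,\delta B_i\,p^K_{j-i}-\sum_{i=1}^jiB_i\,\delta p_{j-i},\qquad\delta B_j=0\text{ at }t=0 .$$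
The last sum is nonzero only when $j-i=r-1$, that is, $j=r$ and $i=1$. So $\delta B_j=0$ for $j<r$, and $\delta B_r$ solves $\dot q=-rq+e^{-t}$, $q(0)=0$. At $t=\tau$,
$$B_j^\varepsilon=B_j^K+O(\varepsilon^2)\ (j<r),\qquad B_r^\varepsilon=B_r^K+\varepsilon q+O(\varepsilon^2),\qquad q=\frac{e^{-\tau}-e^{-r\tau}}{r-1}>0. \tag{12}$$

Suppose now that there are arbitrarily small $\varepsilon$ for which $B^\varepsilon$ has an extension $B_{r+1}=\eta_\varepsilon\in\mathbb C$. Let $\varepsilon\to0$ along such values, and let $B^\varepsilon$ include the term $\eta_\varepsilon z^{r+1}$ from now on.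

**Step 12: $\eta_\varepsilon\to B^K_{r+1}$.** The purpose is to pin down the only free number. Work in $\mathfrak D_{r+1}^{-3/2}$, with exponents $-\frac12,\dots,r-\frac12$, and let $h=k^{-1/2}=z^{-1/2}+z^{1/2}$, so $\langle h,h\rangle=0$. Let $h_n$ be the coefficient of $z^{n-3/2}$ in $h\circ B^\varepsilon=(B^\varepsilon)^{-1/2}+(B^\varepsilon)^{1/2}$. Contractivity gives $\sum_{n=1}^{r+1}(n-\frac32)|h_n|^2\le0$, that is,
$$(r-\tfrac12)|h_{r+1}|^2\le-\sum_{n=1}^r(n-\tfrac32)|h_n|^2 .$$
By (1), the right side is a continuous function of $B_1,\dots,B_r$ only. By (11) with $m=1$, it tends to $-e^\tau(-\frac12+\frac12)=0$. So $h_{r+1}\to0$. Also by (1), $h_{r+1}=-\frac12B_1^{-3/2}B_{r+1}+\Psi(B_1,\dots,B_r)$ with $\Psi$ continuous. At $B^K$ this expression vanishes by (11), because the exponent $r-\frac12$ exceeds $\frac12$. Since $B_1=\beta$ is fixed and $\Psi$ is continuous, $\eta_\varepsilon\to B_{r+1}^K$.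

**Step 13: the contradiction.** The purpose is to violate Cauchy–Schwarz. Work in $\mathfrak D_{r+1}^\nu$ with $\nu=-(r+2)/2$, whose exponents $-\frac r2,\dots,\frac r2$ are symmetric. Let
$$f=k^{-r/2}=z^{-r/2}(1+z)^r,\qquad g=k^{-(r-2)/2}=z^{-(r-2)/2}(1+z)^{r-2},$$
$$\Phi(u,v)=\langle u,v\rangle-\langle u\circ B^\varepsilon,v\circ B^\varepsilon\rangle .$$
By assumption $\Phi$ is a nonnegative Hermitian form, so $|\Phi(f,g)|^2\le\Phi(f,f)\,\Phi(g,g)$. The coefficients of $f$ and of $g$ are symmetric under $j\mapsto-j$ in the exponent $j$, and the weight $j$ is odd, so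
$$\langle f,f\rangle=\langle g,g\rangle=\langle f,g\rangle=0 .$$
For $r=3$, $f=z^{-3/2}+3z^{-1/2}+3z^{1/2}+z^{3/2}$ and $g=z^{-1/2}+z^{1/2}$, and for example $\langle f,g\rangle=-\frac12\cdot3+\frac12\cdot3=0$. We now estimate the three values of $\Phi$.

First, $\Phi(f,f)=o(1)$. By Steps 10 and 12, all of $B_1,\dots,B_{r+1}$ tend to their values for $B^K$. By (11) and continuity, $\Phi(f,f)\to(1-e^{r\tau})\langle f,f\rangle=0$.

Second, $\Phi(g,g)=O(\varepsilon^2)$. Here $g\circ B^\varepsilon=\sum_i\binom{r-2}i(B^\varepsilon)^{-(r-2)/2+i}$. The largest exponent $\frac r2$ lies $r-1-i$ steps above the leading exponent of the $i$-th summand. So, by (1), $B_{r+1}$ does not occur, and $B_r$ enters only for $i=0$ at exponent $\frac r2$, in the term $sB_1^{s-1}B_r$ with $s=-\frac{r-2}2$. By (11) and (12),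
$$g\circ B^\varepsilon=e^{(r-2)\tau/2}g+\varepsilon x_2z^{r/2}+O(\varepsilon^2),\qquad x_2=-\tfrac{r-2}2\,e^{r\tau/2}q. \tag{13}$$
Since $\langle g,g\rangle=0$ and $g$ has no $z^{r/2}$ term, the form at $g\circ B^\varepsilon$ has no term of order $1$ and none of order $\varepsilon$. So $\Phi(g,g)=O(\varepsilon^2)$.

Third, $\Phi(f,g)=-\kappa\varepsilon+o(\varepsilon)$ with $\kappa\ne0$. In $f\circ B^\varepsilon=\sum_i\binom ri(B^\varepsilon)^{-r/2+i}$, an exponent at most $\frac r2-1$ lies at most $r-1-i$ steps above the leading exponent of the $i$-th summand. So on these exponents only $B_1,\dots,B_r$ occur, and $B_r$ enters only for $i=0$ at exponent $\frac r2-1$, with factor $sB_1^{s-1}$, $s=-\frac r2$. Hence, on exponents at most $\frac r2-1$,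
$$f\circ B^\varepsilon=e^{r\tau/2}f+\varepsilon x_1z^{r/2-1}+O(\varepsilon^2),\qquad x_1=-\tfrac r2\,e^{(r/2+1)\tau}q. \tag{14}$$
The coefficient of $z^{r/2}$ in $f\circ B^\varepsilon$ is $e^{r\tau/2}+o(1)$, by Step 12; this is the only place where $\eta_\varepsilon$ appears. Now $g$ has coefficient $1$ at $z^{r/2-1}$ and $0$ at $z^{r/2}$. So the terms of order $1$ at exponents at most $\frac r2-1$ sum to $e^{(r-1)\tau}\langle f,g\rangle=0$. The coefficients of $g\circ B^\varepsilon$ up to exponent $\frac r2$ are real, as $B_1,\dots,B_r$ are. By (13) and (14),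
$$\langle f\circ B^\varepsilon,g\circ B^\varepsilon\rangle=\varepsilon\bigl(\tfrac r2-1\bigr)x_1e^{(r-2)\tau/2}+\tfrac r2\bigl(e^{r\tau/2}+o(1)\bigr)\bigl(\varepsilon x_2+O(\varepsilon^2)\bigr)+O(\varepsilon^2)=\varepsilon\kappa+o(\varepsilon),$$
$$\kappa=-\tfrac r2\cdot\tfrac{r-2}2\,e^{r\tau}q-\tfrac r2\cdot\tfrac{r-2}2\,e^{r\tau}q=-\tfrac{r(r-2)}2\,e^{r\tau}q .$$
The two contributions have the same sign, and $\kappa\ne0$ because $r\ge3$. (For $r=2$, $g=1$ and $\kappa=0$, in agreement with part 1.)

Cauchy–Schwarz now reads $\kappa^2\varepsilon^2(1+o(1))\le o(1)\cdot O(\varepsilon^2)$, which is false for small $\varepsilon$. So for all sufficiently small $\varepsilon>0$ the tuple $B^\varepsilon\in\mathcal C_r$ is not extendable; it is real and $B_1^\varepsilon=\beta$. The case $B_1=1$ was treated by hand above. This proves part 2. $\blacksquare$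

## An open set of non-extendable tuples

**Step 14: $B^\varepsilon$ is an interior point of $\mathcal C_r$.** The purpose is to use that $M_\nu(p_\varepsilon)$ is strictly positive. Let $\varepsilon>0$ be as in the Proposition. The matrix $M_\nu(p)$ is continuous in $(\nu,p)$, and at $p=p_\varepsilon$ it is positive definite for all $\nu$ in the compact set $J$. So it is positive definite on $J$ for all $p$ near $p_\varepsilon$. Since $p_\varepsilon$ is interior to $\mathcal P$, (6) gives $B^{(p)}\in\mathcal C_r$ for all such $p$. By Step 1, $p\mapsto B^{(p)}$ is a homeomorphism onto $(0,\infty)\times\mathbb C^{r-1}$, so these $B^{(p)}$ fill a neighborhood of $B^\varepsilon$.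

**Step 15: the set of extendable tuples is closed in $(0,\infty)\times\mathbb C^{r-1}$.** The purpose is to keep extensions bounded under limits. Let $(B_1,\dots,B_r)$ be extendable by $B_{r+1}$. Apply contractivity in $\mathfrak D_{r+1}^{-3/2}$ to $z^{-1/2}$, for which $\langle z^{-1/2},z^{-1/2}\rangle=-\frac12$. If $y_n$ is the coefficient of $z^{n-3/2}$ in $B^{-1/2}$, then $\sum_{n=1}^{r+1}(n-\frac32)|y_n|^2\le-\frac12$. Only the weight with $n=1$ is negative, and $y_1=B_1^{-1/2}$, so
$$(r-\tfrac12)|y_{r+1}|^2\le\tfrac12|y_1|^2=\frac1{2B_1}.$$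
By (1), $y_{r+1}=-\frac12B_1^{-3/2}B_{r+1}+(\text{a continuous function of }B_1,\dots,B_r)$. So if extendable tuples converge to a tuple with $B_1>0$, their extensions $B_{r+1}$ stay bounded and have a limit point. For each $\nu$ contractivity is a closed condition, because $T$ depends continuously on the coefficients. Hence the limit point extends the limit tuple; by (ii) the limit tuple is in $\mathcal C_r$, and it is extendable.

**Step 16: conclusion of part 3.** The purpose is to combine the last two steps. By Step 15 the non-extendable tuples in the interior of $\mathcal C_r$ form an open set. By Step 14 and part 2 it contains $B^\varepsilon$ for small $\varepsilon>0$, so it is not empty. By (iii), an initial segment of coefficients of a normalized Riemann mapping is extendable, so no tuple in this open set is such a segment, although all of them have the contractive substitution property. $\blacksquare$
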